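\title{Group words need not preserve the laws of a group}

\begin{abstract}
A word $W(x,y)$ is a group word for a group $G$ if $x*y=W(x,y)$ is a group operation on the set $G$; the resulting group is denoted $G_W$. It has been conjectured that $G_W$ always lies in the variety generated by $G$. We disprove this: for every prime $p\ge 13$ there are a finite $p$-group $G$ of derived length at most $3$ and a group word $W$ for $G$ such that $G_W$ violates a law of $G$, although the multiplication of $G$ is in turn given by a word evaluated in $G_W$. The varieties generated by a finite nilpotent group $K$ and by $K_V$ can be incomparable. The conjecture does hold for nilpotent groups of class at most $2$. The counterexample consists of triangular $4\times4$ matrices over a truncated power series ring, and the new multiplication is transported from a second matrix group along a power series map.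
\end{abstract}

\section{Introduction}

Let $G$ be a group and let $W(x,y)$ be an element of the free group $F_2$ on $x,y$. We call $W$ a \emph{group word} for $G$ if the operation $x*y=W(x,y)$, with $W$ evaluated in $G$, makes the set $G$ a group. This group is denoted $G_W$. The word $xy$ gives $G$ itself, and $yx$ is a group word for every group; it gives the opposite group, which is isomorphic to $G$ by inversion. In general $G_W$ is not isomorphic to $G$: it can be abelian when $G$ is not (Example~\ref{ex:class2}).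

The following facts are known for every group $G$ and every group word $W$ for $G$. Subgroups and normal subgroups of $G$ are subgroups and normal subgroups of $G_W$; every automorphism of $G$ is an automorphism of $G_W$; elements have the same order in $G$ and in $G_W$; the descending central series and the derived series descend at least as quickly in $G_W$ as in $G$, and the ascending central series and the Fitting series ascend at least as quickly; if $G$ is abelian, nilpotent or solvable, then so is $G_W$. We do not use these facts, but they explain the question. A \emph{law} of $G$ is an element $r$ of a free group on finitely many variables that takes the value $1$ under every substitution of elements of $G$, and the \emph{variety} $\operatorname{var}(G)$ generated by $G$ is the class of all groups that satisfy every law of $G$. By the facts above, the most familiar laws pass from $G$ to $G_W$: those that bound the exponent, the nilpotency class and the derived length. This suggests the following conjecture,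 which is the subject of this paper.

\begin{quote}
\textbf{Conjecture.} For every group $G$ and every group word $W$ for $G$, the group $G_W$ lies in $\operatorname{var}(G)$; that is, $G_W$ satisfies every law of $G$.
\end{quote}

There is no formal reason for this to hold: evaluating $r$ in $G_W$ means evaluating in $G$ another word, obtained from $r$ by substituting $W$ for each product. The conjecture is in fact false.

\begin{theorem}\label{thm:A}
Let $p\ge 13$ be a prime. There are a finite $p$-group $G$ of derived length at most $3$ and a group word $W$ for $G$ such that $G_W$ violates a law of $G$. Hence $G_W\notin\operatorname{var}(G)$.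
\end{theorem}

\begin{theorem}\label{thm:B}
\begin{enumerate}
\item[(i)] For the group $G$ and the word $W$ constructed in the proof of Theorem~\ref{thm:A}, the groups $G$ and $G_W$ are term-equivalent: the multiplication of $G$ is itself given by a word evaluated in $G_W$. Concretely, iterating $W$ yields group structures $\circ_0=\cdot$, $\circ_1=*$, \dots, $\circ_p$ on the set $G$ with $\circ_p=\cdot$, and the law in question holds for $\circ_0$ and fails for $\circ_1,\dots,\circ_{p-1}$.
\item[(ii)] There are a finite nilpotent group $K$ and a group word $V$ for $K$ such that $\operatorname{var}(K)$ and $\operatorname{var}(K_V)$ are incomparable.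
\item[(iii)] If $G$ is nilpotent of class at most $2$, then $G_W\in\operatorname{var}(G)$ for every group word $W$ for $G$.
\end{enumerate}
\end{theorem}

The counterexample comes from a cycle of matrix groups $G_j$, $j\in\mathbb F_p$, and a map $f$ that sends $G_j$ bijectively onto $G_{j+1}$. One word $W$ satisfies $f(W(A,B))=f(A)f(B)$ on every $G_j$, so that $(G_j)_W\cong G_{j+1}$, and one law holds in $G_0$ and in no other $G_j$. Section~\ref{sec:two} treats class two. Section~\ref{sec:transport} introduces $f$ and derives, from a computation with a single off-diagonal entry, the conditions that the construction must meet. Sections~\ref{sec:eta} and~\ref{sec:groups} construct the groups, Section~\ref{sec:law} constructs the law and proves Theorems~\ref{thm:A} and~\ref{thm:B}(i),(ii) from the existence of $W$, and Section~\ref{sec:word} constructs $W$.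

\subsection*{Conventions}
We write $g^h=h^{-1}gh$, $[g,h]=g^{-1}h^{-1}gh=g^{-1}g^h$, $[g,{}_0h]=g$ and $[g,{}_{k+1}h]=[[g,{}_kh],h]$; longer commutators are left-normed. The lower central series of $F_2$ is $\gamma_1=F_2$, $\gamma_{m+1}=[\gamma_m,F_2]$, and $[\gamma_a,\gamma_b]\subseteq\gamma_{a+b}$. For invertible elements $g,h$ and $1+Y$ of any ring,
\begin{align}
[g,h]-1&=g^{-1}h^{-1}\bigl((g-1)(h-1)-(h-1)(g-1)\bigr),\label{eq:comm}\\
[1+Y,h]-1&=(1+Y)^{-1}(Y^h-Y),\qquad Y^h-Y=h^{-1}\bigl(Y(h-1)-(h-1)Y\bigr).\label{eq:comm2}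
\end{align}
Unless stated otherwise matrices are $4\times4$, with matrix units $E_{rs}$. For a commutative ring $R$, $\mathcal T(R)$ is the ring of upper triangular matrices and $\mathcal N$ is its ideal of strictly upper triangular matrices, so $\mathcal N^4=0$. Elements of $1+\mathcal N$ are \emph{unitriangular}. We use \eqref{eq:comm} repeatedly in two forms.
\begin{enumerate}
\item[(F1)] $[1+\mathcal N^a,1+\mathcal N^b]\subseteq1+\mathcal N^{a+b}$. So the unitriangular group is nilpotent of class at most $3$, and it is metabelian since $[1+\mathcal N^2,1+\mathcal N^2]=1$.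
\item[(F2)] Let $\pi$ be a central element of a ring $\mathcal A$ such that $1+\pi\mathcal A$ is a multiplicative group. Then the sets $1+\pi^a\mathcal A$ are subgroups and $[1+\pi^a\mathcal A,1+\pi^b\mathcal A]\subseteq1+\pi^{a+b}\mathcal A$. So $\omega(A,B)\in1+\pi^m\mathcal A$ for $\omega\in\gamma_m$ and $A,B\in1+\pi\mathcal A$.
\end{enumerate}

\section{Class two, and a count of word maps}\label{sec:two}

In a group of class at most $2$ commutators are central and $[g,h]$ is multiplicative in each argument. Collecting variables, every word $r$ in $x_1,\dots,x_m$ agrees on all such groups with a word $\prod_i x_i^{a_i}\prod_{i<j}[x_i,x_j]^{b_{ij}}$.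

\begin{proof}[Proof of Theorem~\ref{thm:B}(iii)]
On $G$ we have $W=x^ay^b[x,y]^k$. Since $1*1=W(1,1)=1$, the element $1$ is the identity of $G_W$. Hence $x^a=x*1=x$ and $y^b=1*y=y$ on $G$, and $x*y=xy[x,y]^k$. In particular $g*h=gh$ whenever $g$ and $h$ commute in $G$. So powers agree in $G$ and $G_W$, and $g*c=gc=c*g$ for $c\in Z(G)$. From $yx=xy[x,y]^{-1}$ we get $y*x=yx[y,x]^k=xy[x,y]^{-1-k}$, hence
\[
x*y=(y*x)[x,y]^{2k+1}=(y*x)*[x,y]^{2k+1}.
\]
Thus the commutator in $G_W$ is $[x,y]_*=[x,y]^{2k+1}$. It is central in $G$, hence in $G_W$, and $G_W$ has class at most $2$.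

Let $r$ be a law of $G$, with exponents $a_i$, $b_{ij}$ as above. Setting all variables but $x_i$ equal to $1$ shows that $x^{a_i}$ is a law of $G$; setting all but $x_i,x_j$ equal to $1$ then shows that $[x,y]^{b_{ij}}$ is a law of $G$. Both are laws of $G_W$: powers agree, and the $b_{ij}$-th power of $[x,y]_*$ is $([x,y]^{b_{ij}})^{2k+1}=1$. As $G_W$ has class at most $2$, $r$ is a law of $G_W$.
\end{proof}

\begin{example}\label{ex:class2}
For $G$ of class at most $2$, every word $xy[x,y]^k$ is a group word: both $(x*y)*z$ and $x*(y*z)$ equal $xyz([x,y][x,z][y,z])^k$, the identity is $1$ and the inverse of $x$ is $x^{-1}$. Let $G$ be the group of unitriangular $3\times3$ matrices over $\mathbb F_p$, $p$ odd, and $k=(p-1)/2$. Then $[x,y]_*=[x,y]^p=1$, so $G_W$ is abelian and $\operatorname{var}(G_W)$ is properly contained in $\operatorname{var}(G)$.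
\end{example}

A \emph{word map} of $G$ is a map $G^m\to G$ given by evaluating a word.

\begin{lemma}\label{lem:wordmaps}
Let $G$ be finite and $W$ a group word for $G$. Every word map of $G_W$ is a word map of $G$.
\end{lemma}

\begin{proof}
The inverse in $G_W$ of an element is its $*$-power with exponent $2|G|-1$. So every word map of $G_W$ is built from the variables by the operation $*$ alone, and we substitute $W$ for each occurrence of $*$.
\end{proof}

\begin{remark}\label{rem:count}
For finite $G$, the variety $\operatorname{var}(G_W)$ never contains $\operatorname{var}(G)$ properly. Indeed, let $L_m(G)$ be the group of laws of $G$ in the free group $F_m$. The index $[F_m:L_m(G)]$ is the number of word maps $G^m\to G$, so Lemma~\ref{lem:wordmaps} gives $[F_m:L_m(G_W)]\le[F_m:L_m(G)]<\infty$. If $\operatorname{var}(G)\subseteq\operatorname{var}(G_W)$, then $L_m(G_W)\subseteq L_m(G)$, and the two groups are equal for every $m$. So $G_W$ satisfies at least as many laws as $G$ in this quantitative sense,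 and the conjecture asserts that the laws of $G$ are among them.
\end{remark}

\section{Transport along a power series}\label{sec:transport}

If $f\colon G\to H$ is a bijection between groups and $f^{-1}(f(A)f(B))$ is the value at $(A,B)$ of a fixed word $W$, then $W$ is a group word for $G$ and $G_W\cong H$; associativity comes for free. We look for such an $f$ among power series in a matrix, very close to the identity.

Let $F$ be a finite field of characteristic $p$, and let $n\ge4$ and $L$ be integers with $n<L\le2n-1$; all three are specified in Section~\ref{sec:eta}. Put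
\[
\mathcal O=F[[\pi]],\qquad \Lambda=\mathcal O/\pi^L\mathcal O,\qquad \Gamma=1+\pi\mathcal T(\Lambda).
\]
A series in $\mathbb F_p[[T-1]]$ can be evaluated at any element $A$ of $\Gamma$ or of $1+\pi\mathcal T(\mathcal O)$, and the diagonal entries of the value are the values of the series at the diagonal entries of $A$. Let $Q\in(T-1)^n\mathbb F_p[[T-1]]$, so that $Q(A)$ is divisible by $\pi^n$, and put
\[
f(A)=A\bigl(1+Q(A)\bigr),\qquad z(A,B)=B^{-1}Q(A)B+Q(B)-Q(AB).
\]
If $A$ is unitriangular, then $Q(A)=0$, because $n\ge4$.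

\begin{lemma}\label{lem:f}
Let $A,A',B\in\Gamma$.
\begin{enumerate}
\item[(a)] If $A-A'\in\pi^k\mathcal T(\Lambda)$, then $Q(A)-Q(A')\in\pi^{n-1+k}\mathcal T(\Lambda)$. The same holds for scalars in $1+\pi\Lambda$.
\item[(b)] $f^p$ is the identity map of $\Gamma$. In particular $f$ is a permutation of $\Gamma$.
\item[(c)] $f\bigl(AB(1+z(A,B))\bigr)=f(A)f(B)$.
\item[(d)] Let $G$ and $H=f(G)$ be subgroups of $\Gamma$, and let $\gamma\in F_2$ satisfy $\gamma(A,B)=1+z(A,B)$ for all $A,B\in G$. Then $W=xy\gamma$ is a group word for $G$, and $f\colon G_W\to H$ is an isomorphism.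
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Put $Y=A-1$, $Y'=A'-1$. For $m\ge n$ we have $Y^m-Y'^m=\sum_{i=0}^{m-1}Y^i(Y-Y')Y'^{\,m-1-i}\in\pi^{m-1+k}\mathcal T(\Lambda)$.

(b) Since $L\le 2n-1$, part (a) shows that $Q(A)$ does not change when $A$ is changed by an element of $\pi^n\mathcal T(\Lambda)$, and the product of two elements of $\pi^n\mathcal T(\Lambda)$ is zero. So $Q(f(A))=Q(A)$, and by induction $f^k(A)=A(1+Q(A))^k=A(1+kQ(A))$. Take $k=p$.

(c) Let $z=z(A,B)\in\pi^n\mathcal T(\Lambda)$. By the same two facts,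
\begin{align*}
f(AB(1+z))&=AB(1+z)(1+Q(AB))=AB\bigl(1+B^{-1}Q(A)B+Q(B)\bigr)\\
&=AB\bigl(1+B^{-1}Q(A)B\bigr)\bigl(1+Q(B)\bigr)=f(A)f(B).
\end{align*}

(d) We have $W(A,B)\in G$ and $f(W(A,B))=f(A)f(B)$ by (c), and $f\colon G\to H$ is bijective by (b).
\end{proof}

The whole difficulty is to make $1+z(A,B)$ the value of a word. The next example is the smallest case, and it shows both how such a word is found and what must be true for it to exist.

\begin{example}\label{ex:single}
Work over $\mathcal O$. Let $\tau=\operatorname{diag}(t_1,\dots,t_4)$ with $t_r\in1+\pi\mathcal O$, where each difference $t_s-t_r$ $(r<s)$ is $\pi$ times a unit, and put $T_{rs}=t_s/t_r$. Fix $r<s$ and let $U=1+bE_{rs}$ with $b\in\pi\mathcal O$. We compute $z(\tau,U)=U^{-1}Q(\tau)U-Q(\tau U)$. First, $U^{-1}Q(\tau)U=Q(\tau)-b\,(Q(t_s)-Q(t_r))E_{rs}$. Next, $\tau U-1=(\tau-1)+t_rbE_{rs}$, and a product that contains $E_{rs}$ twice and otherwise diagonal matrices vanishes. Therefore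
\[
(\tau U-1)^k=(\tau-1)^k+t_rb\sum_{i=0}^{k-1}(t_r-1)^i(t_s-1)^{k-1-i}E_{rs},
\]
and the sum equals $\bigl((t_s-1)^k-(t_r-1)^k\bigr)/(t_s-t_r)$. Summing over the terms of $Q$ and using $t_r/(t_s-t_r)=1/(T_{rs}-1)$, we obtain $Q(\tau U)=Q(\tau)+b\,(Q(t_s)-Q(t_r))(T_{rs}-1)^{-1}E_{rs}$, hence
\[
z(\tau,U)=-b\,\bigl(Q(t_s)-Q(t_r)\bigr)\frac{T_{rs}}{T_{rs}-1}\,E_{rs}.
\]
Now consider words. A word $\gamma\in\gamma_2$ lies in the normal closure of $y$, which is generated by the elements $y^{x^a}$, $a\in\mathbb Z$, and these take the commuting values $1+bT_{rs}^aE_{rs}$. So $\gamma(\tau,U)=1+bR(T_{rs})E_{rs}$ for a Laurent polynomial $R$ with integer coefficients that depends on $\gamma$ only. \emph{The same $R$ has to serve all six positions $(r,s)$.} This can be arranged if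
\begin{equation}\label{eq:wish}
Q(t_s)-Q(t_r)\equiv Q(T_{rs})\pmod{\pi^L}\qquad(r<s).
\end{equation}
Indeed, write $-Q(T)T/(T-1)=\sum_{k\ge n-1}r_k(T-1)^k$ with $r_k\in\mathbb F_p$. Since $[U,{}_k\tau]=1+b(T_{rs}-1)^kE_{rs}$, the word $\gamma=\prod_{k=n-1}^{L}[y,{}_kx]^{r_k}\in\gamma_n$, with integer representatives of the $r_k$, satisfies $\gamma(\tau,U)\equiv1+z(\tau,U)\pmod{\pi^L}$ for all $r<s$ and all $b$.
\end{example}

Condition \eqref{eq:wish} asks $Q$ to behave like a logarithm on the numbers $t_r$, although it vanishes to order $n$ at $1$. Suppose that $t_r$ is approximately $\exp(w_r\pi)$ with $w_r\in F$, $w_1=0$, and that $Q=\ell^n$ with $\ell$ approximately the logarithm. Then $Q(t_r^i)\approx(iw_r)^n\pi^n$ and $Q(T_{rs})\approx(w_s-w_r)^n\pi^n$. Let $G$ be the group of matrices in $\Gamma$ whose diagonal is a power of $\tau$. Three requirements appear.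
\begin{enumerate}
\item[(R1)] The image $f(G)$ should be a group of the same kind, so the diagonal of $f(\tau^i)$ should be the $i$-th power of that of $f(\tau)$. The entries are $t_r^i(1+i^nw_r^n\pi^n)$ and $t_r^i(1+iw_r^n\pi^n)$, so we want $c^n=c$ for $c\in\mathbb F_p$.
\item[(R2)] Condition \eqref{eq:wish} becomes $(w_s-w_r)^n=w_s^n-w_r^n$ for $r<s$.
\item[(R3)] The map $f$ should destroy a multiplicative relation between the diagonal entries, which a law can detect. We use $t_2t_3t_4=1$, so we want $w_2+w_3+w_4=0$ and $w_2^n+w_3^n+w_4^n\ne0$.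
\end{enumerate}
If $n$ is a power of $p$, then $w\mapsto w^n$ is additive, so (R1) and (R2) hold and (R3) fails. A relation of this kind cannot be destroyed with three diagonal entries: if $m_2w_2+m_3w_3=0$ with $m_2,m_3\in\mathbb F_p$ and, say, $m_3\ne0$, then $w_3=cw_2$ with $c\in\mathbb F_p$, and (R1) gives $m_2w_2^n+m_3w_3^n=0$. This is why the matrices are $4\times4$. To satisfy all three requirements we let $w\mapsto w^n$ be the norm from $F$ to $\mathbb F_p$. It takes only $p$ values, so finitely many of them can be prescribed by a counting argument. On $\mathbb F_p$ the norm is $c\mapsto c^{[F:\mathbb F_p]}$, and the degree $p$ gives (R1).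

\section{An element with prescribed norms}\label{sec:eta}

From now on $p\ge13$ is a prime and
\[
q=p^p,\qquad F=\mathbb F_q,\qquad n=\frac{q-1}{p-1}=1+p+\dots+p^{p-1},\qquad L=n+10,\qquad n_0=n-3p.
\]
The norm $N\colon F\to\mathbb F_p$ is $N(a)=a^n$, and it maps $F^*$ onto $\mathbb F_p^*$. The number $n$ is odd, being a sum of $p$ odd numbers, and $c^n=c^p=c$ for $c\in\mathbb F_p$. Since $p\geq 13$ and $n>p^2\ge13p$,
\begin{equation}\label{eq:numbers}
L\le n+p-1,\qquad L\le 2n_0\le2n-1,\qquad n_0\ge8p+1 .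
\end{equation}
The group $\mathrm{PGL}_2(\mathbb F_p)$, of order $p^3-p$, acts on $F\setminus\mathbb F_p$ by M\"obius transformations $M(\eta)=(a\eta+b)/(c\eta+d)$, and this action commutes with the Frobenius map.

We need Weil's bound in the following form \cite[Thm.~5.41]{LN}. Let $\psi$ be a multiplicative character of $F$ of order $m>1$, with $\psi(0)=0$, and let $g$ be a monic polynomial over $F$ of positive degree that is not an $m$-th power and has $d$ distinct roots. Then $\bigl|\sum_{\eta\in F}\psi(ag(\eta))\bigr|\le(d-1)\sqrt q$ for every $a\in F$.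

\begin{lemma}\label{lem:eta}
There is $\eta\in F\setminus\mathbb F_p$ with
\[
N(\eta)=2,\quad N(\eta+1)=1,\quad N(\eta-1)=1,\quad N(\eta+2)=2,\quad N(2\eta+1)=3,
\]
and such that $\eta^{p^s}\ne M(\eta)$ for all $0<s<p$ and $M\in\mathrm{PGL}_2(\mathbb F_p)$.
\end{lemma}

\begin{proof}
Let $g_1,\dots,g_5$ be the polynomials $X$, $X+1$, $X-1$, $X+2$, $2X+1$. Their roots $0,-1,1,-2,-\frac12$ are distinct since $p>3$. Let $c_1,\dots,c_5\in\mathbb F_p^*$ be the prescribed norms, let $\chi$ generate the character group of $\mathbb F_p^*$, and let $\psi=\chi\circ N$, a character of order $p-1$. For $c\in\mathbb F_p^*$ the sum $\sum_{e=0}^{p-2}\chi(c)^e$ is $p-1$ if $c=1$ and $0$ otherwise. So the number of $\eta$ with the prescribed norms is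
\[
\mathcal M=(p-1)^{-5}\sum_{0\le e_1,\dots,e_5\le p-2}\ \prod_j\chi(c_j)^{-e_j}\sum_\eta\psi\Bigl(\prod_jg_j(\eta)^{e_j}\Bigr),
\]
where $\eta$ runs over the elements with all $g_j(\eta)\ne0$. The zero tuple contributes $q-5$ to the outer sum. If exactly $s\ge1$ of the $e_j$ are nonzero, then $\prod g_j^{e_j}$ is a constant times a monic polynomial with $s$ distinct roots of multiplicities less than $p-1$, which is not a $(p-1)$-th power. The inner sum differs from the sum over $F$ by the terms at the $5-s$ roots of the $g_j$ with $e_j=0$, so its modulus is at most $(s-1)\sqrt q+(5-s)\le4\sqrt q$. Hence $\mathcal M\ge(q-5)/(p-1)^5-4\sqrt q$. From $q-q(1-\frac1p)^5\ge q/p>5$ we get $(q-5)/(p-1)^5>q/p^5$, and, using $p\ge13$,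
\[
\mathcal M>p^{p-5}-4p^{p/2}=p^{p/2}\bigl(p^{p/2-5}-4\bigr)\ge p^{p/2}\bigl(p^{3/2}-4\bigr)>p^5 .
\]

It remains to bound the number of excluded elements. Let $\eta\notin\mathbb F_p$ and $\eta^{p^s}=M(\eta)$ with $0<s<p$. Choose $s'>0$ with $ss'\equiv1\pmod p$. As $M$ commutes with Frobenius and $\eta^{p^p}=\eta$, iteration gives $\eta^p=\eta^{p^{ss'}}=M^{s'}(\eta)$. So $\eta$ is a root of one of the nonzero polynomials $X^p(cX+d)-(aX+b)$, of degree at most $p+1$, attached to the elements of $\mathrm{PGL}_2(\mathbb F_p)$. Together with $\mathbb F_p$, at most $(p+1)(p^3-p)+p=p^4+p^3-p^2<p^5$ elements are excluded.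
\end{proof}

Fix such an $\eta$. The five norms give (R2) and (R3). Put
\[
(w_1,w_2,w_3,w_4)=(0,1,\eta,-1-\eta),\qquad a_{rs}=w_s-w_r\ (r<s),\qquad \nu_r=w_r^n .
\]
Then $w_2+w_3+w_4=0$, and
\[
a_{12}=1,\ \ a_{13}=\eta,\ \ a_{14}=-1-\eta,\ \ a_{23}=\eta-1,\ \ a_{24}=-(\eta+2),\ \ a_{34}=-(2\eta+1)
\]
are all nonzero. Since $n$ is odd, $(\nu_1,\dots,\nu_4)=(0,1,2,-1)$, so $\nu_2+\nu_3+\nu_4=2\ne0$. Moreover
\begin{equation}\label{eq:additive}
a_{rs}^n=\nu_s-\nu_r\qquad(1\le r<s\le4).
\end{equation}
For $r=1$ this is the definition of $\nu_s$, and $N(a_{23})=1=2-1$, $N(a_{24})=-2=-1-1$, $N(a_{34})=-3=-1-2$.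

The last condition of Lemma~\ref{lem:eta} serves a different purpose. Words can be raised to integer powers only, so they produce $\mathbb F_p$-linear combinations, whereas the coefficients to be matched in Section~\ref{sec:word} lie in $F$. The next lemma bridges this gap.

\begin{lemma}\label{lem:span}
Let $d\ge1$. For $1\le i\le d$ and $a$ in a nonempty finite set $S_i$, let $b_{i,a}\in F^*$ and $M_{i,a}\in\mathrm{PGL}_2(\mathbb F_p)$, where the $k=\sum_i|S_i|$ transformations $M_{i,a}$ are distinct. Then the vectors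
\[
\mathbf v_j=\Bigl(\sum_{a\in S_i}b_{i,a}M_{i,a}(\eta)^j\Bigr)_{1\le i\le d}\qquad(0\le j\le kp-1)
\]
span $F^d$ over $\mathbb F_p$.
\end{lemma}

\begin{proof}
First, the $kp$ elements $M_{i,a}(\eta)^{p^s}$, $0\le s<p$, are distinct. Suppose that $M(\eta)^{p^s}=M'(\eta)^{p^{s'}}$ with $s\ge s'$. Applying the inverse of a power of Frobenius gives $\eta^{p^{s-s'}}=M^{-1}M'(\eta)$, so $s=s'$ by Lemma~\ref{lem:eta}. A fixed point of a transformation other than the identity has degree at most $2$ over $\mathbb F_p$, while $\eta$ has degree $p$, because $[F:\mathbb F_p]=p$ is prime. So $M=M'$.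

The trace form of $F/\mathbb F_p$ is nondegenerate, so every $\mathbb F_p$-linear functional on $F^d$ has the form $(v_i)\mapsto\sum_i\operatorname{Tr}(\alpha_iv_i)$ with $\alpha_i\in F$ and $\operatorname{Tr}(v)=\sum_{s=0}^{p-1}v^{p^s}$. If such a functional vanishes on all $\mathbf v_j$, then
\[
\sum_{i,a,s}(\alpha_ib_{i,a})^{p^s}\bigl(M_{i,a}(\eta)^{p^s}\bigr)^j=0\qquad(0\le j\le kp-1).
\]
The matrix of this system is a Vandermonde matrix with distinct nodes, so all $\alpha_ib_{i,a}$ vanish and all $\alpha_i$ are zero.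
\end{proof}

\section{The groups $G_j$}\label{sec:groups}

We need an exponential in characteristic $p$. The truncated series $\sum_{k<p}z^k/k!$ is multiplicative modulo $z^p$, which is enough for \eqref{eq:wish}. In Section~\ref{sec:word} we also need an exact symmetry that turns $\tau$ into a suitable power of itself, and the Artin--Hasse series provides it.

Recall three standard notions. For $g\in1+\pi\mathcal O$ we have $g^{p^e}=1+(g-1)^{p^e}$, so $g^a$ modulo $\pi^{p^e}$ depends only on the integer $a$ modulo $p^e$; this defines $g^a$ for $a\in\mathbb Z_p$, with the usual rules for exponents, and $g^a\in1+\pi^{p^e}\mathcal O$ for $a\in p^e\mathbb Z_p$. The residue of $a\in\mathbb Z_p$ in $\mathbb F_p$ is written $\bar a$. The \emph{Teichm\"uller lift} of $c\in\mathbb F_p$ is the unique $[c]\in\mathbb Z_p$ with residue $c$ and $[c]^p=[c]$; thus $[0]=0$, $[-1]=-1$, $[cc']=[c][c']$. The \emph{Artin--Hasse series} $\mathrm{AH}(z)=\exp\bigl(\sum_{i\ge0}z^{p^i}/p^i\bigr)$ has coefficients in $\mathbb Z_{(p)}$.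 Let $E(z)\in\mathbb F_p[[z]]$ be its reduction; then $E(z)\equiv\sum_{k<p}z^k/k!\pmod{z^p}$. We have
\begin{equation}\label{eq:AH}
E(cz)=E(z)^{[c]}\qquad(c\in\mathbb F_p).
\end{equation}
Indeed, $[c]^{p^i}=[c]$ gives $\mathrm{AH}([c]z)=\exp\bigl([c]\sum z^{p^i}/p^i\bigr)$. Each coefficient of $\exp\bigl(a\sum z^{p^i}/p^i\bigr)$ is a polynomial in $a$, so $\mathrm{AH}(z)^a$ tends coefficientwise to $\mathrm{AH}([c]z)$ as the integer $a$ tends to $[c]$ in $\mathbb Z_p$; now reduce modulo $p$.

Let $\ell(T)=(T-1)+\cdots\in\mathbb F_p[[T-1]]$ be the series with $\ell(E(z))=z$, and put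
\[
Q(T)=\ell(T)^n,\qquad t_1=1,\quad t_2=E(\pi),\quad t_3=E(\eta\pi),\quad t_4=(t_2t_3)^{-1},\qquad T_{rs}=t_s/t_r .
\]
The same symbols denote the images in $\Lambda$. For $c\in\mathbb F_p^*$ let $\varphi_c$ be the $F$-automorphism $\pi\mapsto c\pi$ of $\mathcal O$ and of $\Lambda$.

\begin{lemma}\label{lem:t}
Let $d\in\mathbb Z_p$, $c\in\mathbb F_p^*$ and $r<s$.
\begin{enumerate}
\item[(a)] $\varphi_c(t_r^d)=t_r^{[c]d}$ for all $r$.
\item[(b)] $t_r^d\equiv1+\bar dw_r\pi\pmod{\pi^2}$ for all $r$. So $t_s^d-t_r^d$ is $\pi$ times a unit if $\bar d\ne0$.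
\item[(c)] $Q(t_r^d)\equiv\bar d\nu_r\pi^n\pmod{\pi^L}$ for all $r$.
\item[(d)] $Q(t_s^d)-Q(t_r^d)\equiv\bar d\,Q(T_{rs})\pmod{\pi^L}$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By \eqref{eq:AH}, $\varphi_c(t_r)=t_r^{[c]}$ for $r=2,3$, hence for $r=4$; and $\varphi_c$ is continuous.

(b)--(d) For $u,v\in F$ and $k<p$ the binomial theorem gives $\sum_iu^iv^{k-i}/(i!\,(k-i)!)=(u+v)^k/k!$, so $E(u\pi)E(v\pi)\equiv E((u+v)\pi)\pmod{\pi^p}$. Hence $t_r\equiv E(w_r\pi)$ for all $r$, $T_{rs}\equiv E(a_{rs}\pi)$, and $t_r^d\equiv E(\bar dw_r\pi)$ modulo $\pi^p$, first for integers $d$ and then for $d\in\mathbb Z_p$, since $t_r^a\equiv1$ for $a\in p\mathbb Z_p$. This gives (b). Applying $\ell$, we get $\ell(t_r^d)\equiv\bar dw_r\pi$ and $\ell(T_{rs})\equiv a_{rs}\pi\pmod{\pi^p}$. Raising to the $n$-th power and using $\bar d^{\,n}=\bar d$,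
\[
Q(t_r^d)\equiv\bar d\nu_r\pi^n,\qquad Q(T_{rs})\equiv a_{rs}^n\pi^n\pmod{\pi^{n+p-1}}.
\]
As $L\le n+p-1$, this gives (c), and (d) follows from \eqref{eq:additive}.
\end{proof}

For $j\in\mathbb F_p$ let $t_{r,j}=t_r(1+j\nu_r\pi^n)\in\Lambda$ and
\[
G_j=\bigl\{A\in\Gamma:\ \text{the diagonal of $A$ is }(t_{1,j}^I,\dots,t_{4,j}^I)\text{ for some }I\in\mathbb Z\bigr\}.
\]
This is a subgroup of $\Gamma$, and $\Gamma$ is a finite $p$-group since $A^{p^e}=1+(A-1)^{p^e}=1$ for $p^e\ge L$. The derived subgroup of $G_j$ consists of unitriangular matrices, so $G_j$ has derived length at most $3$ by (F1).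

\begin{lemma}\label{lem:cycle}
The map $f$ sends $G_j$ bijectively onto $G_{j+1}$.
\end{lemma}

\begin{proof}
Let $A\in G_j$ have diagonal $(t_{r,j}^I)$. As $\pi^{2n}=0$ in $\Lambda$, we have $t_{r,j}^I=t_r^I(1+Ij\nu_r\pi^n)$. By Lemmas~\ref{lem:f}(a) and~\ref{lem:t}(c), $Q(t_{r,j}^I)=Q(t_r^I)=I\nu_r\pi^n$ in $\Lambda$. So $f(A)$ has diagonal entries $t_r^I(1+Ij\nu_r\pi^n)(1+I\nu_r\pi^n)=t_{r,j+1}^I$, and $f(G_j)\subseteq G_{j+1}$. Since $f^{p-1}(G_{j+1})\subseteq G_{j+p}=G_j$ and $f^p$ is the identity, $G_{j+1}\subseteq f(G_j)$.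
\end{proof}

The main technical result is proved in Section~\ref{sec:word}.

\begin{proposition}\label{prop:key}
There is $\gamma\in\gamma_n$ with $\gamma(A,B)=1+z(A,B)$ for all $j\in\mathbb F_p$ and all $A,B\in G_j$.
\end{proposition}

With Lemmas~\ref{lem:f}(d) and~\ref{lem:cycle} it gives at once:

\begin{corollary}\label{cor:W}
The word $W=xy\gamma$ is a group word for every $G_j$, and $f\colon(G_j)_W\to G_{j+1}$ is an isomorphism.
\end{corollary}

\section{A law that separates $G_0$ from the other $G_j$}\label{sec:law}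

The diagonal entries of an element of $G_0$ satisfy $d_1=1$ and $d_2d_3d_4=1$, and the second relation fails in $G_j$ for $j\ne0$. A word sees diagonal entries through conjugation. If $t$ is upper triangular with diagonal $(d_1,\dots,d_4)$, then conjugation by $t$ multiplies the entries $(1,2),(2,3),(3,4)$ of a unitriangular matrix by
\[
\alpha=d_2/d_1,\qquad\beta=d_3/d_2,\qquad\delta=d_4/d_3:
\]
write $t$ as a diagonal times a unitriangular matrix, and note that conjugation by the latter fixes these three entries by (F1). The relation to be detected is $\alpha^3\beta^2\delta=d_2d_3d_4d_1^{-3}=1$. It involves all three ratios with different exponents, so we use a commutator of weight three whose entries are conjugated independently.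

Let $g_1,g_2,g_3$ be unitriangular, with entries $g_{i;rs}$. By \eqref{eq:comm}, $g=[g_1,g_2]$ lies in $1+\mathcal N^2$ and has entries $g_{13}=g_{1;12}g_{2;23}-g_{2;12}g_{1;23}$ and $g_{24}=g_{1;23}g_{2;34}-g_{2;23}g_{1;34}$. Again by \eqref{eq:comm}, $[g,g_3]=1+(g_{13}g_{3;34}-g_{3;12}g_{24})E_{14}$. So $[[g_1,g_2],g_3]=1+(m_1-m_2-m_3+m_4)E_{14}$ with
\[
m_1=g_{1;12}g_{2;23}g_{3;34},\quad m_2=g_{1;23}g_{2;12}g_{3;34},\quad m_3=g_{1;23}g_{2;34}g_{3;12},\quad m_4=g_{1;34}g_{2;23}g_{3;12}.
\]
Replacing $g_1,g_2,g_3$ by $g_1^{t^a},g_2^{t^b},g_3^{t^c}$ multiplies $m_1,\dots,m_4$ by $\alpha^a\beta^b\delta^c$, $\beta^a\alpha^b\delta^c$, $\beta^a\delta^b\alpha^c$, $\delta^a\beta^b\alpha^c$. The ratios thus enter in four different orders, and we need a polynomial with one factor for each order: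
\[
P(\xi_1,\xi_2,\xi_3)=(\xi_1^3\xi_2^2\xi_3-1)(\xi_1^2\xi_2^3\xi_3-1)(\xi_1^2\xi_2\xi_3^3-1)(\xi_1\xi_2^2\xi_3^3-1)=\sum n_{abc}\,\xi_1^a\xi_2^b\xi_3^c .
\]
Define a word in seven variables, independent of $p$, by
\[
\lambda(y_1,y_1',y_2,y_2',y_3,y_3',t)=\prod_{a,b,c}\bigl[[g_1^{t^a},g_2^{t^b}],g_3^{t^c}\bigr]^{n_{abc}},\qquad g_i=[y_i,y_i'],
\]
with the factors in any fixed order. In $G_j$ the commutators $g_i$ are unitriangular, and $(1+uE_{14})(1+u'E_{14})=1+(u+u')E_{14}$. So $\lambda=1+\Phi E_{14}$ with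
\begin{equation}\label{eq:Phi}
\Phi=P(\alpha,\beta,\delta)m_1-P(\beta,\alpha,\delta)m_2-P(\beta,\delta,\alpha)m_3+P(\delta,\beta,\alpha)m_4 .
\end{equation}

\begin{proposition}\label{prop:law}
The word $\lambda$ is a law of $G_0$, and it is not a law of $G_j$ for $j\ne0$.
\end{proposition}

\begin{proof}
In $G_0$ we have $d_r=t_r^I$, so $\alpha^3\beta^2\delta=1$ because $t_1=t_2t_3t_4=1$. In the four terms of \eqref{eq:Phi} the first, second, third and fourth factor of $P$, respectively, equals $\alpha^3\beta^2\delta-1$. So $\Phi=0$.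

Let $j\ne0$. Take $t=y_1'=y_2'=y_3'=\operatorname{diag}(t_{1,j},\dots,t_{4,j})$ and $y_1=1+\pi E_{12}$, $y_2=1+\pi E_{23}$, $y_3=1+\pi E_{34}$, all in $G_j$. By \eqref{eq:comm2}, $g_1=1+\pi(\alpha-1)E_{12}$, $g_2=1+\pi(\beta-1)E_{23}$, $g_3=1+\pi(\delta-1)E_{34}$. Then $m_2=m_3=m_4=0$ and $\Phi=\pi^3(\alpha-1)(\beta-1)(\delta-1)P(\alpha,\beta,\delta)$. By Lemma~\ref{lem:t}(b),
\[
\alpha\equiv1+\pi,\qquad\beta\equiv1+(\eta-1)\pi,\qquad\delta\equiv1-(1+2\eta)\pi\pmod{\pi^2}.
\]
The first factor of $P(\alpha,\beta,\delta)$ is $t_{2,j}t_{3,j}t_{4,j}-1=(1+j\pi^n)(1+2j\pi^n)(1-j\pi^n)-1=2j\pi^n$. Modulo $\pi^2$, the other three factors are $\pi$ times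
\[
2+3(\eta-1)-(1+2\eta)=\eta-2,\quad 2+(\eta-1)-3(1+2\eta)=-2-5\eta,
\]
and $1+2(\eta-1)-3(1+2\eta)=-4-4\eta$. Since $\pi^{n+10}=0$,
\[
\Phi=2j(\eta-1)(-1-2\eta)(\eta-2)(-2-5\eta)(-4-4\eta)\,\pi^{n+9},
\]
and this is nonzero because $n+9<L$, $\eta\notin\mathbb F_p$ and $p\ge13$.
\end{proof}

The choice $L=n+10$ is the smallest one for which this value of $\Phi$ survives. On the other side, $L\le n+p-1$ is the range in which Lemma~\ref{lem:t}(c),(d) are available. The two conditions are compatible when $p\ge11$; the bound $p\ge13$ was used for the estimate in Lemma~\ref{lem:eta}.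

\begin{proof}[Proof of Theorem~\ref{thm:A}]
Take $G=G_0$ and $W$ as in Corollary~\ref{cor:W}. Then $G_W\cong G_1$ violates the law $\lambda$ of $G$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(i)]
Let $\circ_0$ be the product of $G_0$, and let $\circ_{j+1}$ be $W$ evaluated in $(G_0,\circ_j)$. We show by induction that $\circ_j$ is a group structure and that $f^j\colon(G_0,\circ_j)\to G_j$ is an isomorphism. If this holds for $j$, then $f^j(A\circ_{j+1}B)=W(f^j(A),f^j(B))$, evaluated in $G_j$, and $f$ sends this element to $f^{j+1}(A)f^{j+1}(B)$. As $G_p=G_0$ and $f^p$ is the identity, $\circ_p=\circ_0$. By Lemma~\ref{lem:wordmaps}, word maps of $\circ_{j+1}$ are word maps of $\circ_j$, so $\circ_0=\circ_p$ is given by a word evaluated in $\circ_1=*$. The statement about the law is Proposition~\ref{prop:law}.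
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:B}(ii)]
By Remark~\ref{rem:count} the pair $G_0,W$ already has this property. We give an example in which both separating laws are explicit. Let $p\ne p_*$ be primes $\ge13$, with groups $G_j$, $G_j^*$ and words $W$, $W_*$. Let $K=G_0\times G^*_{-1}$, a finite nilpotent group. Choose integers $e,e_*$ with $e\equiv1$, $e_*\equiv0\pmod{|G_0|}$ and $e\equiv0$, $e_*\equiv1\pmod{|G^*_{-1}|}$, and put $V=W(x^e,y^e)\,W_*(x^{e_*},y^{e_*})$. Then $V$ acts as $W$ on the first component and as $W_*$ on the second, so $V$ is a group word for $K$ and $K_V\cong G_1\times G_0^*$, with factors of the same orders as those of $K$. The word $\lambda(y_1^e,\dots,t^e)$ acts as $\lambda$ on the first component and trivially on the second, so it is a law of $K$ and not of $K_V$. The word $\lambda(y_1^{e_*},\dots,t^{e_*})$ acts trivially on the first component and as $\lambda$ on the second, so it is a law of $K_V$ and not of $K$.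
\end{proof}

\section{Construction of the word}\label{sec:word}

We prove Proposition~\ref{prop:key}. Example~\ref{ex:single} treated $A=\tau$ and $B=1+bE_{rs}$. In general the diagonals of $A$ and $B$ are arbitrary powers, the series $R$ depends on these powers, and $z(A,B)$ is not linear in the off-diagonal entries. These difficulties are removed one at a time.

\subsection{Teichm\"uller diagonals}

Words in $\gamma_n$ are too deep to see the diagonal entries beyond $\pi^p$. This removes the dependence on $j$ and leaves $p^2$ pairs of diagonals. Let $\mathcal P$ be the set of pairs $(A,B)$ in $\Gamma$ with diagonals $(t_r^{[i]})$ and $(t_r^{[k]})$ for some $i,k\in\mathbb F_p$. The \emph{type} $(i,k)$ is determined by the pair, as $t_2^{[i]}\equiv1+i\pi\pmod{\pi^2}$.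

\begin{lemma}\label{lem:exact}
If $\gamma\in\gamma_n$ satisfies $\gamma=1+z$ on $\mathcal P$, then it satisfies Proposition~\ref{prop:key}.
\end{lemma}

\begin{proof}
Let $A,B\in G_j$ have diagonals $(t_{r,j}^I)$, $(t_{r,j}^J)$, and let $\hat A,\hat B$ be obtained by replacing the diagonals by $(t_r^{[\bar I]})$, $(t_r^{[\bar J]})$. Then $(\hat A,\hat B)\in\mathcal P$. We have $t_{r,j}^I\equiv t_r^I\pmod{\pi^n}$ with $n>p$, and $t_r^{I-[\bar I]}\equiv1\pmod{\pi^p}$. So $A-\hat A$ and $B-\hat B$ lie in $\pi^p\mathcal T$, where $\mathcal T=\mathcal T(\Lambda)$.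

For $\omega\in F_2$ write $g_\omega=\omega(A,B)$, $\hat g_\omega=\omega(\hat A,\hat B)$. Let $F_{(m)}$ be the set of $\omega$ with $g_\omega-1,\ \hat g_\omega-1\in\pi^m\mathcal T$ and $g_\omega-\hat g_\omega\in\pi^{m+p-1}\mathcal T$. It is a subgroup, because $gh-\hat g\hat h=(g-\hat g)h+\hat g(h-\hat h)$ and $g^{-1}-\hat g^{-1}=g^{-1}(\hat g-g)\hat g^{-1}$, and $F_{(1)}=F_2$ since it contains $x,y$. Also $[F_{(a)},F_{(b)}]\subseteq F_{(a+b)}$: in \eqref{eq:comm}, replacing a factor $g-1$ or $h-1$ by its hatted version changes the value by an element of $\pi^{a+b+p-1}\mathcal T$, and replacing $g^{-1}h^{-1}$ changes it by an element of $\pi^{p+a+b}\mathcal T$. Hence $\gamma_n\subseteq F_{(n)}$, and $\gamma(A,B)=\gamma(\hat A,\hat B)$ because $\pi^{n+p-1}=0$.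

By Lemma~\ref{lem:f}(a) with $k=p$, $Q$ takes the same values at $A,B,AB$ as at $\hat A,\hat B,\hat A\hat B$. Finally $B^{-1}Q(A)B-\hat B^{-1}Q(A)\hat B\in\pi^{n+p}\mathcal T=0$. So $z(A,B)=z(\hat A,\hat B)$.
\end{proof}

\subsection{Separating the lines}

The automorphisms $\varphi_c$ multiply the type $(i,k)$ by $c$, so the nonzero types fall into $p+1$ lines through the origin. We construct one word for each line and make it vanish on all other lines. A pair in $\mathcal P$ of type $(i,k)\ne(0,0)$ \emph{lies on the line} $\kappa\in\mathbb F_p$ if $i\ne0$ and $k=\kappa i$, and on the line $\infty$ if $i=0$; it lies on exactly one line. Fix $e$ with $p^e\ge L$. For $\kappa\in\mathbb F_p$ choose an integer $\tilde\kappa\equiv[\kappa]\pmod{p^e}$, with $\tilde0=0$ and $\widetilde{-1}=-1$, and put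
\[
Z_\kappa=x^{-\tilde\kappa}y,\qquad Z_\infty=x .
\]
On the line $\rho$ the value of $Z_\rho$ is unitriangular. For $\rho=\infty$ this holds as $[0]=0$. For $\rho=\kappa$ the diagonal entries are $t_r^{[k]-\tilde\kappa[i]}$ with $[k]-\tilde\kappa[i]=([\kappa]-\tilde\kappa)[i]\in p^e\mathbb Z_p$, and so they equal $1$ in $\Lambda$. Teichm\"uller lifts are used because they make this cancellation exact for all types on the line at once.

For a line $\rho$, list the other $p$ lines as $\rho_1,\dots,\rho_p$, and for $\omega\in F_2$ put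
\[
S_\rho(\omega)=[\omega,Z_{\rho_1},Z_{\rho_1},Z_{\rho_1},Z_{\rho_2},Z_{\rho_2},Z_{\rho_2},\dots,Z_{\rho_p},Z_{\rho_p},Z_{\rho_p}].
\]
If $\omega\in\gamma_{n_0}$, then $S_\rho(\omega)\in\gamma_{n_0+3p}=\gamma_n$.

\begin{lemma}\label{lem:lines}
Suppose that for each line $\rho$ there is $\omega_\rho\in\gamma_{n_0}$ with $S_\rho(\omega_\rho)=1+z$ at all pairs in $\mathcal P$ on the line $\rho$. Then $\gamma=\prod_\rho S_\rho(\omega_\rho)\in\gamma_n$ satisfies $\gamma=1+z$ on $\mathcal P$.
\end{lemma}

\begin{proof}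
Consider a pair on a line $\rho'\ne\rho$. All partial commutators in $S_\rho(\omega_\rho)$ lie in $\gamma_2$, so their values lie in $1+\mathcal N$. The value of $Z_{\rho'}$ lies in $1+\mathcal N$ too, so by (F1) the three consecutive commutators with it lead into $1+\mathcal N^4=1$, and all later commutators are trivial. Hence on each line only one factor of $\gamma$ survives, and $\gamma=1+z$ there. For a pair of type $(0,0)$ the matrices $A,B,AB$ are unitriangular, so $z=0$, and $\gamma(A,B)=1$ by (F1) since $n\ge4$.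
\end{proof}

\emph{From now on the line $\rho$ is fixed.} Put $u=Z_\rho$, and put $v=x$ if $\rho=\kappa\in\mathbb F_p$ and $v=y$ if $\rho=\infty$. Thus $(x,y)=(v,v^{\tilde\kappa}u)$ or $(x,y)=(u,v)$.

\subsection{Generic matrices}

We replace all pairs on the line $\rho$ by one pair, in which $v$ takes a diagonal value and $u$ takes a value with indeterminate entries. The required identity then becomes a congruence for finitely many coefficients in $\mathcal O$.

A \emph{chain} of length $l\ge0$ is a sequence $\mathfrak c=(c_0<c_1<\dots<c_l)$ in $\{1,2,3,4\}$. Let $h_{rs}$ $(r<s)$ be indeterminates and $e_{\mathfrak c}=h_{c_0c_1}h_{c_1c_2}\cdots h_{c_{l-1}c_l}E_{c_0c_l}$, so that $e_{(r)}=E_{rr}$. The product $e_{\mathfrak c}e_{\mathfrak c'}$ is the element of the concatenated chain if $\mathfrak c$ ends where $\mathfrak c'$ begins, and $0$ otherwise. So the $\mathcal O$-span $\mathcal C$ of the $e_{\mathfrak c}$ is a ring of triangular matrices over $\mathcal O[h_{rs}]$. There are $4,6,4,1$ chains of lengths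 $0,1,2,3$, and $\mathcal C$ is a free $\mathcal O$-module on these $15$ elements. Hence $\mathcal C$ is $\pi$-adically complete, $1+\pi\mathcal C$ is a group, and $Q$ and $z$ are defined on it. Let $Y_{\mathfrak c}\in\mathcal O$ denote the coefficient of $e_{\mathfrak c}$ in $Y\in\mathcal C$. The span $\mathcal C_l$ of the chains of length at least $l$ is an ideal, $\mathcal C_k\mathcal C_l\subseteq\mathcal C_{k+l}$ and $\mathcal C_4=0$. Put
\[
\tau=\operatorname{diag}(t_r),\qquad D=\operatorname{diag}(w_r),\qquad \mathbf H=\sum_{r<s}h_{rs}E_{rs},\qquad\mathbf U=1+\pi\mathbf H,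
\]
and $(\mathbf A,\mathbf B)=(\tau,\tau^{\tilde\kappa}\mathbf U)$ if $\rho=\kappa$, $(\mathbf A,\mathbf B)=(\mathbf U,\tau)$ if $\rho=\infty$. At $(\mathbf A,\mathbf B)$ the words $v,u$ take the values $\tau,\mathbf U$.

\begin{lemma}\label{lem:generic}
If a word $\sigma$ satisfies $\sigma(\mathbf A,\mathbf B)\equiv1+z(\mathbf A,\mathbf B)\pmod{\pi^L\mathcal C}$, then $\sigma(A,B)=1+z(A,B)$ for all $(A,B)\in\mathcal P$ on the line $\rho$.
\end{lemma}

\begin{proof}
Applied entrywise, $\varphi_c$ is a ring automorphism of $\mathcal T(\Lambda)$ that commutes with word values and, since $Q$ has coefficients in $\mathbb F_p$, with $z$. By Lemma~\ref{lem:t}(a) it multiplies the type by $c$. So we may assume that the type is $(1,\kappa)$ if $\rho=\kappa$ and $(0,1)$ if $\rho=\infty$. Then $v(A,B)$ has diagonal $(t_r)$ and $u(A,B)$ is unitriangular. Lift them to $X,U\in1+\pi\mathcal T(\mathcal O)$, where $X$ has diagonal $(t_r)$ and $U$ is unitriangular. Then $(X,X^{\tilde\kappa}U)$, respectively $(U,X)$, lifts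 $(A,B)$.

There is a unitriangular matrix $C$ over $\mathcal O$ with $XC=C\tau$. The equation for the entry $(r,s)$, $r<s$, reads $C_{rs}(t_s-t_r)=\sum_{r<m\le s}X_{rm}C_{ms}$. By induction on $s-r$ the right side lies in $\pi\mathcal O$, and $t_s-t_r$ is $\pi$ times a unit, so $C_{rs}\in\mathcal O$. (This is why the off-diagonal entries in $G_j$ are required to be divisible by $\pi$.) Write $C^{-1}UC=1+\pi H_0$ with $H_0$ strictly upper triangular over $\mathcal O$. Substituting the entries of $H_0$ for the $h_{rs}$ and then applying $Y\mapsto CYC^{-1}$ gives an $\mathcal O$-algebra homomorphism $\mathcal C\to\mathcal T(\mathcal O)$ with $\tau\mapsto X$ and $\mathbf U\mapsto U$. Being $\mathcal O$-linear, it is $\pi$-adically continuous and commutes with $Q$ and $z$. Apply it to the congruence and reduce modulo $\pi^L$.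
\end{proof}

From now on words are evaluated at $(\mathbf A,\mathbf B)$, and $z=z(\mathbf A,\mathbf B)\in\pi^n\mathcal C$. For $\omega\in F_2$ we write the value of $\omega$ as $1+Y(\omega)$. If $\omega\in\gamma_m$ with $m\ge2$, then $Y(\omega)\in\pi^m\mathcal C$ by (F2), and its diagonal vanishes, so $Y(\omega)\in\pi^m\mathcal C_1$.

Words in $\gamma_{n_0}$ are so deep that the problem becomes linear. Let $\mathbf Z_{\rho'}$ be the value of $Z_{\rho'}$, let $\partial_{\rho'}$ be the $\mathcal O$-linear map $Y\mapsto Y^{\mathbf Z_{\rho'}}-Y$ of $\mathcal C_1$, and let $\Delta=\partial_{\rho_p}^3\circ\dots\circ\partial_{\rho_1}^3$. By \eqref{eq:comm2}, $\partial_{\rho'}(\pi^k\mathcal C_l)\subseteq\pi^{k+1}\mathcal C_l$, so $\Delta(\pi^k\mathcal C_l)\subseteq\pi^{k+3p}\mathcal C_l$ for $l\ge1$.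

\begin{lemma}\label{lem:linear}
For $\omega,\omega'\in\gamma_{n_0}$ we have, modulo $\pi^L\mathcal C_1$,
\[
Y(S_\rho(\omega))\equiv\Delta Y(\omega),\qquad \Delta Y(\omega\omega')\equiv\Delta Y(\omega)+\Delta Y(\omega').
\]
\end{lemma}

\begin{proof}
A product of two elements of $\pi^{n_0}\mathcal C_1$ lies in $\pi^L\mathcal C_1$, as $2n_0\ge L$. So $Y(\omega\omega')\equiv Y(\omega)+Y(\omega')$, and $Y([\omega,Z_{\rho'}])\equiv\partial_{\rho'}Y(\omega)$ by \eqref{eq:comm2}. The word $[\omega,Z_{\rho'}]$ lies in $\gamma_{n_0}$ again and the maps $\partial_{\rho'}$ preserve $\pi^L\mathcal C_1$, so both statements follow by induction.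
\end{proof}

By Lemmas~\ref{lem:exact}--\ref{lem:linear}, Proposition~\ref{prop:key} is reduced to finding
\begin{equation}\label{eq:goal}
\omega\in\gamma_{n_0}\quad\text{with}\quad\Delta Y(\omega)\equiv z\pmod{\pi^L\mathcal C}.
\end{equation}
We have to check that $S_\rho$, which annihilates the other lines, loses nothing on the line $\rho$ except the factor $\pi^{3p}$. For this we record the values $\mathbf Z_{\rho'}$, $\rho'\neq\rho$. If $\rho=\kappa$, then $\mathbf Z_{\kappa'}=\tau^{\tilde\kappa-\tilde\kappa'}\mathbf U$ and $\mathbf Z_\infty=\tau$. If $\rho=\infty$, then $\mathbf Z_{\kappa'}=\mathbf U^{-\tilde\kappa'}\tau$. In each case $\mathbf Z_{\rho'}$ has the diagonal of $\tau^d$ for an integer $d=d_{\rho'}$ \emph{prime to $p$}, namely $\tilde\kappa-\tilde\kappa'$, $1$, $1$, and by Lemma~\ref{lem:t}(b)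
\begin{equation}\label{eq:Z}
\mathbf Z_{\rho'}\equiv1+\pi\bigl(\bar d_{\rho'}D+\epsilon_{\rho'}\mathbf H\bigr)\pmod{\pi^2\mathcal C},
\end{equation}
with $\epsilon_{\rho'}\in\mathbb F_p$ equal to $1$, $0$, $-\kappa'$, respectively.

\subsection{Chains of length zero and one}

\begin{lemma}\label{lem:R}
The diagonal of $z$ vanishes modulo $\pi^L$, and there is a series $R\in(T-1)^{n-1}\mathbb F_p[[T-1]]$ with $z_{(r,s)}\equiv\pi R(T_{rs})\pmod{\pi^L}$ for all $r<s$.
\end{lemma}

\begin{proof}
The diagonal entries of $z$ are $Q(t_r)+Q(t_r^{\tilde\kappa})-Q(t_r^{1+\tilde\kappa})$ if $\rho=\kappa$, which is $0$ modulo $\pi^L$ by Lemma~\ref{lem:t}(c), and $Q(1)+Q(t_r)-Q(t_r)=0$ if $\rho=\infty$.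

Let $\Theta=\operatorname{diag}(\theta_r)\in1+\pi\mathcal C$ have distinct diagonal entries and let $Y\in\pi\mathcal C_1$. In the expansion of $(\Theta-1+Y)^k$, the terms with two or more factors $Y$ lie in $\mathcal C_2$, and the terms with one factor contribute $Y_{(r,s)}\sum_i(\theta_r-1)^i(\theta_s-1)^{k-1-i}$ to the coefficient at $(r,s)$. As in Example~\ref{ex:single},
\begin{equation}\label{eq:divided}
Q(\Theta+Y)_{(r,s)}=\frac{Q(\theta_s)-Q(\theta_r)}{\theta_s-\theta_r}\,Y_{(r,s)} .
\end{equation}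
Also $Q(\mathbf U)=0$, because $\mathcal C_1^4=0$.

Let $\rho=\kappa$. Then $\mathbf B^{-1}Q(\tau)\mathbf B=\mathbf U^{-1}Q(\tau)\mathbf U\equiv Q(\tau)+\pi(Q(\tau)\mathbf H-\mathbf HQ(\tau))\pmod{\mathcal C_2}$, with coefficient $-\pi(Q(t_s)-Q(t_r))\equiv-\pi Q(T_{rs})$ at $(r,s)$ by Lemma~\ref{lem:t}(d). The matrices $\mathbf B$ and $\mathbf A\mathbf B$ have the form $\tau^d\mathbf U=\tau^d+\pi\tau^d\mathbf H$ with $d=\tilde\kappa$ and $d=1+\tilde\kappa$. If $p\mid d$, then $\kappa=0$ or $\kappa=-1$, respectively, so $d=0$ by the choice of $\tilde 0$ and $\widetilde{-1}$, and $Q(\tau^d\mathbf U)=0$. If $p\nmid d$, then \eqref{eq:divided} applies with $\theta_r=t_r^d$ and $Y_{(r,s)}=\pi t_r^d$, and Lemma~\ref{lem:t}(d) gives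
\[
Q(\tau^d\mathbf U)_{(r,s)}=\pi\,\frac{Q(t_s^d)-Q(t_r^d)}{T_{rs}^d-1}\equiv\pi\,\frac{\bar d\,Q(T_{rs})}{T_{rs}^d-1}\pmod{\pi^L},
\]
since $\pi/(T_{rs}^d-1)$ is a unit of $\mathcal O$ by Lemma~\ref{lem:t}(b). So we may take
\[
R(T)=Q(T)\Bigl(-1+\frac{\kappa}{T^{\tilde\kappa}-1}-\frac{1+\kappa}{T^{1+\tilde\kappa}-1}\Bigr),
\]
where the second term in parentheses is omitted if $\kappa=0$ and the third if $\kappa=-1$.

Let $\rho=\infty$. Then $z=Q(\tau)-Q(\mathbf U\tau)$ and $\mathbf U\tau=\tau+Y$ with $Y_{(r,s)}=\pi t_s$. Since $t_s/(t_s-t_r)=T_{rs}/(T_{rs}-1)$, we may take $R(T)=-Q(T)T/(T-1)$.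

Finally, $T^d-1$ is $T-1$ times a unit of $\mathbb F_p[[T-1]]$ when $p\nmid d$, so $R$ is divisible by $(T-1)^{n-1}$.
\end{proof}

That one series $R$ over $\mathbb F_p$ serves all six positions rests on Lemma~\ref{lem:t}(d), and this is the only place where the additivity \eqref{eq:additive} is used.

\begin{lemma}\label{lem:first}
There is $\omega\in\gamma_{n_0}$ with $z-\Delta Y(\omega)\in\pi^n\mathcal C_2+\pi^L\mathcal C$.
\end{lemma}

\begin{proof}
Let $Y\in\mathcal C_1$. Since $\mathbf Z_{\rho'}\in\tau^{d}(1+\mathcal C_1)$ with $d=d_{\rho'}$, we have $Y^{\mathbf Z_{\rho'}}\equiv Y^{\tau^d}\pmod{\mathcal C_2}$, so $\partial_{\rho'}$ multiplies the coefficient at $(r,s)$ by $T_{rs}^d-1$. Hence $(\Delta Y)_{(r,s)}=s(T_{rs})Y_{(r,s)}$ with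
\[
s(T)=\prod_{\rho'\ne\rho}(T^{d_{\rho'}}-1)^3,
\]
which is $(T-1)^{3p}$ times a unit of $\mathbb F_p[[T-1]]$. In the same way \eqref{eq:comm2} gives $Y([\omega',v])\equiv Y(\omega')^\tau-Y(\omega')\pmod{\mathcal C_2}$ whenever $Y(\omega')\in\mathcal C_1$, and so $Y([u,{}_kv])_{(r,s)}=\pi(T_{rs}-1)^k$ by induction on $k$.

Write $R/s=\sum_{k\ge n_0-1}r_k(T-1)^k$ with $r_k\in\mathbb F_p$, choose integer representatives of the $r_k$, and put $\omega=\prod_{k=n_0-1}^{L}[u,{}_kv]^{r_k}$. Each $[u,{}_kv]$ lies in $\gamma_{k+1}\subseteq\gamma_{n_0}$. By Lemma~\ref{lem:linear},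
\[
(\Delta Y(\omega))_{(r,s)}\equiv\pi\,s(T_{rs})\sum_{k=n_0-1}^Lr_k(T_{rs}-1)^k\equiv\pi R(T_{rs})\pmod{\pi^L}.
\]
Both $z$ and $\Delta Y(\omega)\in\pi^{n_0+3p}\mathcal C_1$ lie in $\pi^n\mathcal C$, and by Lemma~\ref{lem:R} the coefficients of their difference at chains of length $0$ and $1$ lie in $\pi^L\mathcal O$.
\end{proof}

\subsection{Chains of length two and three}

We have no formula for the remaining five coefficients, and none is needed: here words can produce arbitrary leading terms. This is a real difference from chains of length one, where a word is described by one series over $\mathbb F_p$. Let $\mathcal L$ be the $F$-span of the elements $e_{\mathfrak c}$ for the chains $(1,2,3)$, $(2,3,4)$, $(1,2,4)$, $(1,3,4)$ and $(1,2,3,4)$. For $Y\in\pi^k\mathcal C_2$ the \emph{leading term at level $k$} is the unique $\bar Y\in\mathcal L$ with $Y\equiv\pi^k\bar Y\pmod{\pi^{k+1}\mathcal C_2}$. We write $\{Y,Y'\}=YY'-Y'Y$.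

\begin{lemma}\label{lem:lead}
Let $k\ge n_0$ and $\bar Y\in\mathcal L$. There is $\omega\in\gamma_k$ such that $Y(\omega)\in\pi^k\mathcal C_2$ has leading term $\bar Y$ at level $k$.
\end{lemma}

\begin{proof}
For $Y,Y'\in\mathcal C_2$ we have $(1+Y)(1+Y')=1+Y+Y'$, as $\mathcal C_4=0$. So the leading terms that occur form an $\mathbb F_p$-subspace $\mathcal L'$ of $\mathcal L$, and we show that $\mathcal L'=\mathcal L$.

Let $u_j=[u,{}_jv]\in\gamma_{j+1}$ and $\mathbf H^{(j)}=\sum_{r<s}a_{rs}^jh_{rs}E_{rs}$. Then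
\[
Y(u_j)\equiv\pi^{j+1}\mathbf H^{(j)}\pmod{\pi^{j+2}\mathcal C_1}.
\]
This holds for $j=0$. If it holds for $Y=Y(u_j)$, then $\tau\equiv1+\pi D\pmod{\pi^2\mathcal C}$ and \eqref{eq:comm2} give $Y^\tau-Y\equiv\pi^{j+2}\{\mathbf H^{(j)},D\}=\pi^{j+2}\mathbf H^{(j+1)}\pmod{\pi^{j+3}\mathcal C_1}$, and the factor $(1+Y)^{-1}\in 1+\pi\mathcal C$ does not change this class. By \eqref{eq:comm},
\begin{align*}
Y([u_j,u_l])&\equiv\pi^{j+l+2}\{\mathbf H^{(j)},\mathbf H^{(l)}\}\pmod{\pi^{j+l+3}\mathcal C_2},\\
Y([u_j,u_0,u_l])&\equiv\pi^{j+l+3}\{\{\mathbf H^{(j)},\mathbf H^{(0)}\},\mathbf H^{(l)}\}\pmod{\pi^{j+l+4}\mathcal C_3},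
\end{align*}
and these words lie in $\gamma_{j+l+2}$ and $\gamma_{j+l+3}$.

\emph{Length two.} Let $K=k-2$ and $l=K-j$, $0\le j\le K$. The element $\{\mathbf H^{(j)},\mathbf H^{(l)}\}\in\mathcal L'$ involves chains of length two only. At the chain $(r,s,m)$, with $\mu=a_{rs}/a_{sm}$, its coefficient is
\[
a_{rs}^ja_{sm}^{K-j}-a_{rs}^{K-j}a_{sm}^j=a_{sm}^K\,\mu^j-a_{rs}^K\,(\mu^{-1})^j .
\]
For the four chains, in the order above, $\mu$ equals
\[
\frac1{\eta-1},\qquad-\frac{\eta-1}{2\eta+1},\qquad-\frac1{\eta+2},\qquad-\frac\eta{2\eta+1}.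
\]
These are M\"obius transforms of $\eta$ over $\mathbb F_p$ with (zero, pole) equal to $(\infty,1)$, $(1,-\frac12)$, $(\infty,-2)$, $(0,-\frac12)$, and for $\mu^{-1}$ zero and pole are interchanged. The points $\infty,0,1,-2,-\frac12$ are distinct, so the eight ordered pairs are distinct, and so are the eight transformations. As $K\ge8p-1$ by \eqref{eq:numbers}, Lemma~\ref{lem:span} with $d=4$ shows that $\mathcal L'$ contains the $F$-span of the four chains of length two.

\emph{Length three.} Let $K=k-3$ and $l=K-j$, $0\le j\le K$, and abbreviate $a=a_{12}=1$, $b=a_{23}=\eta-1$, $c=a_{34}=-(2\eta+1)$. The element $\{\mathbf H^{(j)},\mathbf H^{(0)}\}$ has coefficients $a^j-b^j$ at $(1,2,3)$ and $b^j-c^j$ at $(2,3,4)$, and the chains $(1,2,4)$, $(1,3,4)$ cannot be extended at either end. So $\{\{\mathbf H^{(j)},\mathbf H^{(0)}\},\mathbf H^{(l)}\}\in\mathcal L'$ is $e_{(1,2,3,4)}$ times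
\[
(a^j-b^j)c^l-a^l(b^j-c^j)=c^K(a/c)^j-c^K(b/c)^j-a^K(b/a)^j+a^K(c/a)^j .
\]
The ratios $a/c=-1/(2\eta+1)$, $b/c=-(\eta-1)/(2\eta+1)$, $b/a=\eta-1$, $c/a=-(2\eta+1)$ have (zero, pole) equal to $(\infty,-\frac12)$, $(1,-\frac12)$, $(1,\infty)$, $(-\frac12,\infty)$, so the four transformations are distinct. As $K\ge4p-1$, Lemma~\ref{lem:span} with $d=1$ shows that $\mathcal L'$ contains $Fe_{(1,2,3,4)}$.
\end{proof}

\begin{lemma}\label{lem:Delta}
There is an $F$-linear bijection $\bar\Delta$ of $\mathcal L$ such that, if $Y\in\pi^k\mathcal C_2$ has leading term $\bar Y$ at level $k$, then $\Delta Y$ has leading term $\bar\Delta\bar Y$ at level $k+3p$.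
\end{lemma}

\begin{proof}
By \eqref{eq:comm2} and \eqref{eq:Z}, $\partial_{\rho'}Y$ has leading term $\bar d_{\rho'}\{\bar Y,D\}+\epsilon_{\rho'}\{\bar Y,\mathbf H\}$ at level $k+1$. The map $\bar Y\mapsto\bar d_{\rho'}\{\bar Y,D\}$ multiplies the coefficient of a chain from $r$ to $s$ by $\bar d_{\rho'}a_{rs}\ne0$. The map $\bar Y\mapsto\{\bar Y,\mathbf H\}$ takes values in $Fe_{(1,2,3,4)}$ and kills $e_{(1,2,3,4)}$. So the sum is triangular with nonzero diagonal entries, hence bijective, and $\bar\Delta$ is the composite of $3p$ such maps.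
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:key}]
We show by induction on $m=n,n+1,\dots,L$ that there is $\omega\in\gamma_{n_0}$ with $z-\Delta Y(\omega)\in\pi^m\mathcal C_2+\pi^L\mathcal C$. The case $m=n$ is Lemma~\ref{lem:first}. Let $n\le m<L$ and let $\omega$ be found for $m$, so that $z-\Delta Y(\omega)\in\pi^m\bar Y+\pi^{m+1}\mathcal C_2+\pi^L\mathcal C$ for some $\bar Y\in\mathcal L$. Put $k=m-3p\ge n_0$. By Lemma~\ref{lem:lead} there is $\omega'\in\gamma_k\subseteq\gamma_{n_0}$ such that $Y(\omega')$ has leading term $\bar\Delta^{-1}\bar Y$ at level $k$. By Lemma~\ref{lem:Delta}, $\Delta Y(\omega')\equiv\pi^m\bar Y\pmod{\pi^{m+1}\mathcal C_2}$, and by Lemma~\ref{lem:linear} the word $\omega\omega'$ has the required property for $m+1$.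

The case $m=L$ is \eqref{eq:goal}. Call this word $\omega_\rho$. By Lemma~\ref{lem:linear}, $\sigma=S_\rho(\omega_\rho)$ satisfies the hypothesis of Lemma~\ref{lem:generic}, so $S_\rho(\omega_\rho)=1+z$ on the line $\rho$. This holds for each of the $p+1$ lines, and Lemmas~\ref{lem:lines} and~\ref{lem:exact} complete the proof.
\end{proof}

\begin{thebibliography}{9}

\bibitem{LN}
Lidl and Niederreiter, \emph{Finite Fields}.

\end{thebibliography}
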